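# Butler modules over a valuation domain are completely decomposable

## 1. The kernel $K$, the free module $F$, and the torsion module $K/F$

Throughout, $R$ is a valuation domain with quotient field $Q$: for every $0\ne q\in Q$, either $q\in R$ or $q^{-1}\in R$. If $R=Q$, all modules are vector spaces and nothing below has content, so assume $R\ne Q$. The talk turns on one construction: to a torsion-free module $M$ we attach a torsion module $K/F$. We build it first and then say what it is for.

**Submodules of $Q$.** "Submodule of $Q$" means $R$-submodule. Any two are comparable. More precisely, for a submodule $J\subseteq Q$,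
$$q\in Q,\ q\notin J\quad\Longrightarrow\quad J\subseteq qR .\tag{1}$$
Indeed, let $0\neq b\in J$. If $q/b\in R$, then $q\in bR\subseteq J$, which is false; so $b/q\in R$, that is, $b\in qR$.

**Torsion-free modules.** For $N$ torsion-free write $QN=Q\otimes_RN\supseteq N$; the rank of $N$ is $\dim_Q QN$. The rank-one torsion-free modules are, up to isomorphism, the nonzero submodules of $Q$. A submodule $N\subseteq M$ of a torsion-free module is *pure* if $N=M\cap QN$, equivalently if $M/N$ is torsion-free. The pure hull of a submodule $N$ is $M\cap QN$. "c.d." abbreviates *completely decomposable*: a direct sum of rank-one torsion-free modules.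

**Height.** For $x\in QN$ put $\chi_N(x)=\{q\in Q: qx\in N\}$. This is a nonzero submodule of $Q$. For $x\ne0$ the module $\chi_N(x)x=N\cap Qx$ has rank one and is pure in $N$. We call $N$ *reduced* if it has no nonzero divisible submodule; since $N$ is torsion-free, this means $\chi_N(x)\ne Q$ for all $x\neq0$.

Example: over a discrete valuation domain with prime $p$, the nonzero submodules of $Q$ are $p^kR$ $(k\in\mathbb Z)$ and $Q$. If $N=R\oplus R$, then $\chi_N((p^2,p^3))=p^{-2}R$.

If $C=\bigoplus_{i\in I}J_ie_i$ with $0\ne J_i\subseteq Q$, then $QC=\bigoplus_I Qe_i$, and $c=\sum c_ie_i\in QC$ lies in $C$ exactly when $c_i\in J_i$ for all $i$. Hence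
$$\chi_C(c)=\bigcap_{c_i\ne0}c_i^{-1}J_i\quad(c\neq 0),\qquad \chi_C(0)=Q.\tag{2}$$

**The covering module $C$ and its kernel $K$.** Let $M$ be torsion-free and reduced. Let $C=\bigoplus_{i\in I}J_ie_i$ be the direct sum of *all* rank-one pure submodules of $M$, let $\pi:C\to M$ be the map that is the inclusion on each summand, and let $K=\ker\pi$. Every nonzero element of $M$ lies in a rank-one pure submodule, so $\pi$ is onto. As $M$ is reduced, $J_i\neq Q$ for all $i$. As $M$ is torsion-free, $K=C\cap QK$: if $c\in C$ and $rc\in K$ with $0\ne r\in R$, then $r\pi(c)=0$, so $\pi(c)=0$. We also write $\pi$ for the extension $QC\to QM$, whose kernel is $QK$.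

**A basis of $QK$.** The images of the $e_i$ span $QM=QC/QK$. Choose $I_1\subseteq I$ such that the images of the $e_j$ $(j\in I_1)$ form a basis of $QM$, and put $I_0=I\setminus I_1$. For $i\in I_0$ there is a unique $b_i\in QK$ of the form $b_i=e_i+(\text{a combination of the }e_j,\ j\in I_1)$. If $w\in QK$ has coordinates $w_i$, then $w-\sum_{i\in I_0}w_ib_i$ lies in $QK$ and has support in $I_1$, so it is $0$. Hence $QK=\bigoplus_{i\in I_0}Qb_i$, and the coefficient of $b_i$ in $w\in QK$ is simply the $i$-th coordinate of $w$.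

**The free module $F$.** The chain $\{v^{-1}R:0\ne v\in R\}$ has union $Q$, and like every chain it has a well-ordered cofinal subset. So there is a set $\mathcal V\subseteq R\setminus\{0\}$ such that the modules $v^{-1}R$ $(v\in\mathcal V)$ are pairwise distinct, well-ordered by inclusion, and have union $Q$. For each $i\in I_0$ choose

* $0\ne p_i\in\chi_C(b_i)$;
* $0\neq q_i\in Q$ with $J_i\subseteq q_iR$ (take any $q_i\notin J_i$ and use (1));
* $v(i)\in\mathcal V$ with $q_ip_i^{-1}\in v(i)^{-1}R$.

Put $r_i=v(i)p_i$, $f_i=r_ib_i$ and $F=\bigoplus_{i\in I_0}Rf_i$. Then, for $i\in I_0$,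
$$v(i)^{-1}f_i=p_ib_i\in C\cap QK=K,\qquad r_i^{-1}J_i\subseteq v(i)^{-1}p_i^{-1}q_iR\subseteq v(i)^{-2}R.\tag{3}$$
So $F\subseteq K$ is free and $QF=QK$. Define
$$T_M=K/F,$$
a torsion module. For a general torsion-free $M$, write $M=D\oplus M'$ with $D$ divisible and $M'$ reduced (torsion-free divisible modules are injective), and put $T_M=T_{M'}$.

The two halves of (3) are the whole point of $F$. The first says that $f_i$ can be divided by $v(i)$ inside $K$. The second says that the $i$-th coordinate of an element of $C$, measured in units of $f_i$, has denominator at worst $v(i)^2$. One element $v(i)$ controls both.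

## 2. Balanced sequences, Butler modules, and maps $C\to K/F$

**Definition (balanced).** An exact sequence $0\to A\to B\to C'\to0$ of $R$-modules is *balanced* if it stays exact under $\operatorname{Hom}_R(U,-)$ for every uniserial module $U=J/L$ with $0\le L<J\le Q$. A module is *balanced-projective* if it is projective with respect to all balanced exact sequences.

For torsion-free modules, balanced-projective is the same as c.d. Every module $M$ has a balanced-projective resolution: an exact complex $\cdots\to P_1\to P_0\to M\to0$ with all $P_i$ balanced-projective whose short exact pieces are balanced. The functors $\operatorname{Bext}^n_R(M,-)$ are the derived functors of $\operatorname{Hom}$ computed from such resolutions, and $\operatorname{bpd}(M)$ is the least length of a balanced-projective resolution ($\infty$ if there is none of finite length).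

**Definition (Butler).** A torsion-free module $M$ is a *Butler module* if $\operatorname{Bext}^1_R(M,T)=0$ for all torsion modules $T$.

The question is: *is a Butler module over a valuation domain completely decomposable if its balanced-projective dimension is finite?* Two partial answers are known: by Fuchs and Monari-Martinez, a Butler module over a valuation domain of rank $\le\aleph_1$ is c.d.; and a Butler module with $\operatorname{bpd}\le1$ is c.d. Neither is used below. The answer is yes, and finiteness of bpd is not needed.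

**Theorem 1.** Let $M$ be a torsion-free module over a valuation domain $R$, and let $T_M$ be the torsion module constructed from $M$ in Section 1. The following are equivalent: (1) $M$ is completely decomposable; (2) $M$ is a Butler module; (3) $\operatorname{Bext}^1_R(M,T_M)=0$. In particular, every Butler module of finite balanced-projective dimension is completely decomposable, i.e. balanced-projective.

If $M$ is c.d., it is balanced-projective, so $\operatorname{Bext}^1(M,-)=0$; this gives (1)⇒(2), and (2)⇒(3) is trivial. The work is (3)⇒(1). If $M=D\oplus M'$ as above, then $D$ is a direct sum of copies of $Q$, hence c.d., and $\operatorname{Bext}^1(M,-)\cong\operatorname{Bext}^1(M',-)$. So from now on **$M$ is reduced**, and $C,K,F,\dots$ are as in Section 1.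

**Step: the sequence $0\to K\to C\to M\to0$ is balanced.** This lets us compute $\operatorname{Bext}^1(M,-)$ from it. Let $U=J/L$. If $L\ne0$, then $U$ is torsion, so $\operatorname{Hom}(U,M)=0$ and there is nothing to lift. If $L=0$, a nonzero map $J\to M$ is injective and its image lies in a rank-one pure submodule of $M$. That submodule is a summand of $C$ on which $\pi$ is the identity, so the map lifts.

**Step: what $\operatorname{Bext}^1(M,T)$ is.** Since $C$ is balanced-projective, we may start a resolution with $P_0=C$ and continue with a balanced-projective resolution $\cdots\to P_2\to P_1\to K\to0$ of $K$. The kernel of $\operatorname{Hom}(P_1,T)\to\operatorname{Hom}(P_2,T)$ consists of the maps vanishing on the image of $P_2$, which is $\ker(P_1\to K)$; so it is $\operatorname{Hom}(K,T)$. Therefore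
$$\operatorname{Bext}^1(M,T)=\operatorname{coker}\bigl(\operatorname{Hom}(C,T)\to\operatorname{Hom}(K,T)\bigr).\tag{4}$$

So this is what $K/F$ is for. If $\operatorname{Bext}^1(M,T_M)=0$, then by (4) the canonical map $K\to K/F$ extends to $C$:
$$\text{there is } g:C\to K/F\quad\text{with } g|_K=\text{the canonical map}.\tag{5}$$
Equivalently, $c\mapsto(c+F)-g(c)$ kills $K$ and induces a map $s:M\to C/F$ splitting $C/F\to M$. We do not get a section $M\to C$, only a section modulo $F$. Everything depends on $F$ being small enough for this to help. We now test that on an example.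

## 3. A rank-two module over $\mathbb Z_{(3)}$

Let $R=\mathbb Z_{(3)}$, so $Q=\mathbb Q$. Choose digits $d_k\in\{1,2\}$ such that $\alpha=\sum_{k\ge0}d_k3^k\in\widehat{\mathbb Z}_3$ is not rational (there are uncountably many digit sequences and only countably many rationals). Put
$$M=\widehat{\mathbb Z}_3\cap(Q+Q\alpha),\qquad \alpha_k=\sum_{j<k}d_j3^j,\qquad m_k=3^{-k}(\alpha-\alpha_k)=\sum_{j\ge k}d_j3^{j-k}\in M .$$

*$M$ is reduced of rank two and not c.d.* It is reduced because $\bigcap_n3^n\widehat{\mathbb Z}_3=0$. A reduced c.d. module of rank two over $R$ is isomorphic to $R^2$, so it has $M/3M$ of dimension $2$ over $\mathbb Z/3$. But $M\cap3\widehat{\mathbb Z}_3=3M$, so $M/3M$ embeds in $\widehat{\mathbb Z}_3/3\widehat{\mathbb Z}_3$, of dimension $1$.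

*An example of a non-balanced sequence.* The submodule $R\cdot1=M\cap Q$ is pure in $M$, and $M=R+3M$ by the computation of $M/3M$. So $M/R$ is torsion-free, divisible, of rank one: $M/R\cong Q$. The sequence $0\to R\to M\to Q\to0$ is not balanced, because $\operatorname{Hom}(Q,M)=0$.

*A small resolution.* The elements $1,m_0,m_1,\dots$ generate $M$: if $x=a+b\alpha\in M$ and $3^kb\in R$, then $x=(a+b\alpha_k)+3^kb\,m_k$, so $a+b\alpha_k\in Q\cap\widehat{\mathbb Z}_3=R$. Moreover $m_k=d_k+3m_{k+1}$. Let $C'=Re\oplus\bigoplus_{k\ge0}Ru_k\to M$, $e\mapsto1$, $u_k\mapsto m_k$, with kernel $K'$. Then $K'$ is free on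
$$\kappa_k=u_k-3u_{k+1}-d_ke\qquad(k\ge0).$$
They are clearly independent. Modulo the $\kappa_k$ every element of $C'$ becomes $re+su_k$ for some large $k$, which maps to $r+sm_k$; this is $0$ only if $r=s=0$. The sequence $0\to K'\to C'\to M\to0$ is balanced: a rank-one module mapping nontrivially to $M$ is $\cong R$ because $M$ is reduced, and torsion modules map to $0$. So it is a balanced-projective resolution of length $1$. In particular $\operatorname{bpd}(M)=1$, and $\operatorname{Bext}^1(M,T)$ is the cokernel of $\operatorname{Hom}(C',T)\to\operatorname{Hom}(K',T)$. A map $\varphi:K'\to T$ extends to $C'$ iff there are $E,U_k\in T$ with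
$$U_k-3U_{k+1}-d_kE=\varphi(\kappa_k)\qquad(k\ge0).$$

*A bounded $T$ sees nothing.* Suppose $3^NT=0$. Given any $\varphi$, put $E=0$ and $U_k=\sum_{j=0}^{N-1}3^j\varphi(\kappa_{k+j})$. Then $U_k-3U_{k+1}=\varphi(\kappa_k)-3^N\varphi(\kappa_{k+N})=\varphi(\kappa_k)$. So $\operatorname{Bext}^1(M,T)=0$. In particular, testing with $K'/3^NK'$, i.e. shrinking all basis elements of $K'$ by one common factor, gives no information; and $F=K'$ gives the zero test module.

*An unbounded $T$ sees it.* Let $F'=\bigoplus_kR\,3^{k+1}\kappa_k$ and $T=K'/F'=\bigoplus_kR/3^{k+1}R$, with $\varphi$ the canonical map and $\varepsilon_k=\varphi(\kappa_k)$. Suppose $E,U_k$ exist. Multiplying the $k$-th equation by $3^k$ and adding over $k<n$ gives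
$$U_0-3^nU_n-\alpha_nE=\sum_{k<n}3^k\varepsilon_k .$$
Choose $l$ such that the $l$-th components of $U_0$ and $E$ are zero, and let $n=l+1$. Then the $l$-th component of the left side is $0$, since $3^{l+1}$ kills $R/3^{l+1}R$, but on the right it is $3^l\varepsilon_l\ne0$. So $M$ is not a Butler module.

**Where the limit argument stops.** The natural way to use a section modulo $F$ is as follows. Let $N'=R\cdot1$ and $y=\alpha$. The set $J_0=\{q:qy\in M+QN'\}$ is $Q=\bigcup_na_nR$ with $a_n=3^{-n}$. To split $M$ over $N'$ we want $w^*\in QC'$ that maps into $y+QN'$ and satisfies $a_nw^*\in C'$ for all $n$. We have approximations $w_n=3^nu_n$: they map to $\alpha-\alpha_n\in y+QN'$, and $a_nw_n=u_n\in C'$. They are coherent, since from $u_k-3u_{k+1}=d_ke+\kappa_k$ we get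
$$w_n=w_0-\alpha_ne-\sum_{k<n}3^k\kappa_k,\qquad a_n(w_n-w_m)=\tfrac{\alpha_m-\alpha_n}{3^n}e+\sum_{n\le k<m}3^{k-n}\kappa_k\quad(n<m),$$
so $a_n(w_n-w_m)\in Re+K'$. One would like to pass to a limit. But there is no $w^*$, since in a free module $\chi_{C'}(w^*)=Q$ forces $w^*=0$. The failure is visible: each coefficient stabilizes, at $-3^k$ for $\kappa_k$, but infinitely many of them are nonzero, so the limit leaves $QC'$.

If the family $(w_n)$ moved only in finitely many coordinates, there would be a best $w^*$ in the relevant finite-dimensional translate (Lemma 2 below), whether or not a limit exists. So the task is to make all but finitely many coordinates harmless. The small $F'$ already does this here in the sense that it rejects the bad family: for $k\ge n$ we have $3^{k-n}\kappa_k\notin F'$, so $(w_n)$ is not coherent modulo $Re+F'$.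

The module $F$ of Section 1 has factors $v(i)$ that grow in the same way. For this $M$, each $m_k$ is a unit of $\widehat{\mathbb Z}_3$, as $d_k\neq0$, so $Rm_k$ is a rank-one pure submodule; likewise $R\cdot 1$. Take $I_1$ to be the two indices belonging to $R\cdot1$ and $Rm_0$, with $e_{(1)},e_{(0)}$ the corresponding elements of $C$. Let $k\ge1$ and let $i$ be the index of $Rm_k$, with $J_i=R$ and $\pi(e_i)=m_k$. Then $b_i=e_i-3^{-k}(e_{(0)}-\alpha_ke_{(1)})$, and $\chi_C(b_i)=3^kR$. With $q_i=1$ the condition on $v(i)$ says $v(i)\in p_iR\subseteq3^kR$. The annihilator of $p_ib_i+F$ in $K/F$ is $v(i)R$. So $K/F$ is unbounded.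

## 4. The rings $E(J)$ and heights on translates of finite-dimensional subspaces

**Definition.** For $0\neq J\subseteq Q$ let $E(J)=\{q\in Q:qJ\subseteq J\}$. It is a ring with $R\subseteq E(J)\subseteq Q$.

Examples. $E(aR)=R$ for $a\ne0$, and $E(Q)=Q$. If the value group of $R$ is $\mathbb Q$, the maximal ideal $P$ is not cyclic, and $E(P)=R$: if $q$ has value $-\gamma<0$, take $x\in P$ of value $\gamma$; then $qx$ has value $0$ and is not in $P$. If $L$ is a nonmaximal prime ideal of $R$, then $E(R_L)=R_L$ is larger than $R$. Moreover $R_L$ is not cyclic as an $R$-module: $R_L=aR$ gives $1=ar$ with $r\in R$, so $R_L=r^{-1}R$; then $r^{-2}\in r^{-1}R$ gives $r^{-1}\in R$ and $R_L=R$, so $L$ would be maximal.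

For $0\ne v\in R$, either $v^{-1}\in E(J)$, i.e. $vJ=J$, or $vJ\subsetneq J$. Each alternative has a useful consequence.

**Fact (F1).** If $J$ is not cyclic, $0\ne a\in J$ and $e\in E(J)$, then $J\not\subseteq aeR$. *Proof.* We have $ae\in J$, so $J\subseteq aeR$ would give $J=aeR$.

**Fact (F2).** If $0\neq v\in R$ and $v^{-1}\notin E(J)$, then $vJ\ne J$, and for every $a\in J\setminus vJ$ we have $vJ\subseteq aR$, i.e. $J\subseteq av^{-1}R$. *Proof.* If $vJ=J$, then $v^{-1}J=J$, contrary to $v^{-1}\notin E(J)$. The second claim is (1) for $vJ$.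

In words: if $v^{-1}\in E(J)$, then $J$ is so long that no multiple $av^{-2}R$ covers it. If $v^{-1}\notin E(J)$, then above a suitable $a$ the module $J$ has length at most $v$.

The next lemma is what lets us finish once only finitely many coordinates matter. No completeness is involved.

**Lemma 2.** Let $C=\bigoplus_IJ_ie_i$ with $0\neq J_i\subseteq Q$, let $G\subseteq QC$ be a finite-dimensional $Q$-subspace and $w_0\in QC$. There is $w^*\in w_0+G$ with $\chi_C(w)\subseteq\chi_C(w^*)$ for all $w\in w_0+G$.

*Proof.* Replacing $I$ by a finite subset containing the supports of $w_0$ and of a basis of $G$ does not change $\chi_C$ on $w_0+G$. So let $I$ be finite.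

We first adapt a decomposition of $C$ to $G$. Let $0\ne g=\sum g_ie_i\in G$. By (2), $\chi_C(g)$ is the smallest of finitely many comparable modules, so there is $i$ with $g_i\neq0$ and $g_i^{-1}J_i=\chi_C(g)$. For $c\in C$ we have $c_i/g_i\in g_i^{-1}J_i=\chi_C(g)$, so $(c_i/g_i)g\in C$, and $c-(c_i/g_i)g\in C$ has $i$-coordinate $0$. Since $g_i\ne0$, the sum
$$C=\chi_C(g)g\oplus\bigoplus_{j\neq i}J_je_j$$
is direct. As $Qg\subseteq G$, the modular law gives $G=Qg\oplus\bigl(G\cap\bigoplus_{j\ne i}Qe_j\bigr)$. Repeat inside $\bigoplus_{j\ne i}J_je_j$ with the subspace $G\cap\bigoplus_{j\neq i}Qe_j$, on which the height is still $\chi_C$. After $\dim G$ repetitions we have a basis $g_1,\dots,g_k$ of $G$ and $I'\subseteq I$ with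
$$C=\bigoplus_l\chi_C(g_l)g_l\oplus\bigoplus_{j\in I'}J_je_j .$$
Thus $QC=G\oplus\bigoplus_{I'}Qe_j$, and $C$ is the direct sum of its intersections with these two subspaces. Write $w_0=\gamma+\varepsilon$ with $\gamma\in G$ and $\varepsilon\in\bigoplus_{I'}Qe_j$. Every element of $w_0+G$ is $g+\varepsilon$ with $g\in G$, and $\chi_C(g+\varepsilon)=\chi_C(g)\cap\chi_C(\varepsilon)\subseteq\chi_C(\varepsilon)$. So $w^*=\varepsilon\in w_0+G$ works. ∎

## 5. Countable supports, closed index sets, and the section $s$

From here to the end, assume $\operatorname{Bext}^1(M,T_M)=0$ and fix $g$ as in (5). To handle $M$ of any rank, we want to pass to quotients $M/M_X$ by pieces of $M$ in such a way that $g$ descends. For $S\subseteq I_0$ write $K(S)=K\cap\bigoplus_{l\in S}Qf_l$.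

**Lemma 3.** For each $i\in I$ there is a countable $S_i\subseteq I_0$ with $g(J_ie_i)\subseteq(K(S_i)+F)/F$.

*Proof.* Let $J=J_i$ and $h:J\to K/F$, $h(q)=g(qe_i)$. If $J$ is countably generated, lift the images of countably many generators to $K$ and let $S_i$ be the union of the finite supports of these lifts with respect to the basis $(f_l)$ of $QK$.

Otherwise $J=\bigcup_{\xi<\lambda}a_\xi R$, increasing, $a_\xi\neq0$, with $\lambda$ a regular uncountable cardinal (the cofinality of the chain of cyclic submodules of $J$). Let $h(a_\xi)=k_\xi+F$ with $k_\xi\in K$, and $a_\xi^{-1}k_\xi=\sum_ls_{\xi,l}f_l$. For $\xi\le\eta$ we have $a_\xi/a_\eta\in R$ and $k_\xi-(a_\xi/a_\eta)k_\eta\in F$, so $s_{\xi,l}-s_{\eta,l}\in a_\xi^{-1}R$. Let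
$$S=\{l:\ s_{\xi,l}\notin a_\xi^{-1}R\text{ for some }\xi\}.$$
For $l\in S$ with witness $\xi_l$ and $\eta\ge\xi_l$ we get $s_{\eta,l}\notin a_{\xi_l}^{-1}R$, so $s_{\eta,l}\ne0$. If $S$ were infinite, take distinct $l_n\in S$ $(n<\omega)$ and $\eta=\sup_n\xi_{l_n}$, which is $<\lambda$ as $\lambda$ is regular uncountable. Then $a_\eta^{-1}k_\eta$ has infinite support, a contradiction. So $S$ is finite. For each $\xi$ we have $\sum_{l\notin S}a_\xi s_{\xi,l}f_l\in F$; subtracting it from $k_\xi$ leaves an element of $K$ supported in $S$, i.e. of $K(S)$, that represents $h(a_\xi)$. Take $S_i=S$. ∎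

**Definition (closed set).** $X\subseteq I$ is *closed* if $S_i\subseteq X$ for all $i\in X$ and $\operatorname{supp}b_i\subseteq X$ for all $i\in X\cap I_0$.

Unions of closed sets are closed. Every countable set lies in a countable closed set: adjoin the countably many required indices, and repeat this $\omega$ times. So if $X$ is closed and $Z$ is countable, there is a closed $X'\supseteq X\cup Z$ with $X'\setminus X$ countable.

**Step: passing to the quotient by a closed set.** Let $X$ be closed and put $C_X=\bigoplus_{i\in X}J_ie_i$, $K_X=K\cap C_X$, $M_X=\pi(C_X)$. If $i\in X$ and $l\in S_i$, then $l\in X\cap I_0$, so $\operatorname{supp}f_l\subseteq X$ and $f_l\in QC_X$. Hence $K(S_i)\subseteq K\cap QC_X=K_X$ (recall $C\cap QC_X=C_X$), and therefore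
$$g(C_X)\subseteq(K_X+F)/F .$$
Let $\bar C=C/C_X=\bigoplus_{i\notin X}J_ie_i$, which we also identify with this summand of $C$, and let $\bar K,\bar F,\bar f_i$ be the images of $K,F,f_i$ in $\bar C$. For $i\in X\cap I_0$ we have $f_i\in C_X$, so $\bar f_i=0$. For $i,i'\in I_0\setminus X$ the $i'$-coordinate of $\bar f_i$ is $r_i$ if $i'=i$ and $0$ otherwise. Hence
$$\bar F=\bigoplus_{i\in I_0\setminus X}R\bar f_i,\qquad Q\bar K=\bigoplus_{i\in I_0\setminus X}Q\bar f_i .$$
As $F\subseteq K$, the modular law gives
$$\bar K/\bar F\cong(K+C_X)/(F+C_X)\cong K/\bigl(K\cap(F+C_X)\bigr)=K/(F+K_X).$$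
The composite $C\xrightarrow{g}K/F\to K/(F+K_X)$ kills $C_X$, so $g$ induces $\bar g:\bar C\to\bar K/\bar F$, and $\bar g$ extends the canonical map on $\bar K$.

**Step: the section modulo $\bar F$.** Let $\bar M=M/M_X=\bar C/\bar K$ and let $\bar\pi:\bar C\to\bar M$ be the projection. Since $c+\bar F=\bar g(c)$ for $c\in\bar K$, there is a well-defined homomorphism
$$s:\bar M\to\bar C/\bar F,\qquad s(\bar\pi(c))=(c+\bar F)-\bar g(c),\qquad\bar\pi s=\mathrm{id}_{\bar M}.\tag{6}$$
In the last equation $\bar\pi$ is the induced map $\bar C/\bar F\to\bar M$; the equation holds because $\bar g(c)\in\bar K/\bar F$. We also write $\bar\pi$ for the extension $Q\bar C\to Q\bar M$. Finally, (3) gives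
$$v(i)^{-1}R\,\bar f_i\subseteq\bar K\qquad(i\in I_0\setminus X).\tag{7}$$

## 6. Lifting a rank-one piece with its full height

This is the heart of the proof. We assume $M_X$ pure, so that $\bar M$ is torsion-free.

**Proposition 4.** Let $X$ be closed with $M_X$ pure in $M$ (so $\bar M$ is torsion-free and $Q\bar M=Q\bar C/Q\bar K$). Let $N'=\bigoplus_{j=1}^mJ'_jn_j$ $(m\ge0,\ 0\ne n_j\in Q\bar M,\ 0\ne J'_j\subseteq Q)$ be a pure c.d. submodule of finite rank of $\bar M$, let $y\in Q\bar M\setminus QN'$, and let $J_0=\{q\in Q:qy\in\bar M+QN'\}$. Then there is $w^*\in Q\bar C$ with $\bar\pi(w^*)\in y+QN'$ and $J_0\subseteq\chi_{\bar C}(w^*)$.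

The text below proves first the case $m=0$, where Step 1 and everything indexed by $j$ is void, and then the case $m\ge1$, where Step 1 uses the case $m=0$. Note that $J_0\neq0$, and that $J_0=\chi_{\bar M}(y)$ when $m=0$.

If $J_0=aR$, choose $n\in QN'$ with $a(y+n)\in\bar M$, lift $a(y+n)$ to $c\in\bar C$, and take $w^*=a^{-1}c$. So **let $J_0$ be non-cyclic**.

The plan follows Section 3. We approximate $y$ modulo $QN'$ by elements $x_\xi$ with $a_\xi x_\xi\in\bar M$, where $J_0=\bigcup a_\xi R$; lift them with $s$ to $w_\xi$; and show that all but finitely many $\bar f_i$-components of $w_\xi$ can be thrown away without leaving $\bar C$ after multiplication by $a_\xi$. Then Lemma 2 applies. For a given $i$ there are two cases, according to whether $v(i)^{-1}\in E(J_0)$, and they use (F1) and (F2).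

**Step 1 (only for $m\ge1$): controlling $s$ on $N'$.** The differences $x_\xi-x_\eta$ will lie in $QN'$, so we need to know $s$ there.

*Claim.* For each $j$ there are $c'_j\in Q\bar C$ with $\bar\pi(c'_j)=n_j$ and $0\ne t_{0j}\in J'_j$ such that for all $t\in J'_j$ with $tR\supseteq t_{0j}R$, in $Q\bar C/\bar F$,
$$s(tn_j)=tc'_j+\sum_it\rho^{(j)}_{t,i}\bar f_i+\bar F,\qquad t\rho^{(j)}_{t,i}\in v(i)^{-1}R,\tag{8}$$
where $i$ runs over $I_0\setminus X$ and, for given $t$, only finitely many $\rho^{(j)}_{t,i}$ are nonzero.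

*$J'_j$ cyclic.* If $J'_j=t_0R$, let $c'_j=t_0^{-1}\cdot(\text{a representative in }\bar C\text{ of }s(t_0n_j))$, $t_{0j}=t_0$, and all $\rho=0$. Here $tR\supseteq t_0R$ means that $t=ut_0$ with $u$ a unit, and $s(tn_j)=u\,s(t_0n_j)$.

*$J'_j$ not cyclic: the data.* Since $N'$ is pure, $\chi_{\bar M}(n_j)=J'_j$. The case $m=0$ of the proposition with $y=n_j$ gives $c_j\in Q\bar C$ with $\bar\pi(c_j)=n_j$ and $\chi_{\bar C}(c_j)\supseteq J'_j$. For $0\neq t\in J'_j$ we have $tc_j\in\bar C$, so by (6), $s(tn_j)=tc_j+\kappa(t)+\bar F$ with some $\kappa(t)\in\bar K$ (a representative of $-\bar g(tc_j)$). Write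
$$t^{-1}\kappa(t)=\sum_{i\in I_0\setminus X}\sigma_{t,i}\bar f_i .$$
If $tR\subseteq t'R$, then $s(tn_j)=(t/t')s(t'n_j)$ gives $\kappa(t)-(t/t')\kappa(t')\in\bar F$, so $\sigma_{t,i}-\sigma_{t',i}\in t^{-1}R$. Also, the $i$-coordinate of $\kappa(t)\in\bar C$ is $t\sigma_{t,i}r_i\in J_i$, so $\sigma_{t,i}\in t^{-1}v(i)^{-2}R$ by (3).

*If $v(i)^{-1}\in E(J'_j)$, then $\sigma_{t,i}\in t^{-1}R$ for all $t$.* Suppose $\sigma_{t,i}\notin t^{-1}R$. For all $t'\in J'_j$ with $t'R\supseteq tR$ we then have $\sigma_{t',i}\notin t^{-1}R$, so by (1) $t^{-1}\in\sigma_{t',i}R\subseteq t'^{-1}v(i)^{-2}R$, i.e. $t'\in tv(i)^{-2}R$. Elements $t'$ with $t'R\subseteq tR$ are in $tv(i)^{-2}R$ anyway. Hence $J'_j\subseteq tv(i)^{-2}R$ with $v(i)^{-2}\in E(J'_j)$, contradicting (F1).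

*The remaining $i$.* Let $I^j=\{i\in I_0\setminus X:v(i)^{-1}\notin E(J'_j)\}$. If $I^j=\emptyset$, take $c'_j=c_j$, all $\rho=0$ and any $0\ne t_{0j}\in J'_j$; the last paragraph shows $\kappa(t)\in\bar F$. Otherwise, as $\mathcal V$ is well-ordered by $v\mapsto v^{-1}R$, there is $v_j\in\mathcal V$ with $v_j^{-1}\notin E(J'_j)$ and $v_j^{-1}R$ least. Choose $t_{0j}\in J'_j\setminus v_jJ'_j$. By (F2),
$$J'_j\subseteq t_{0j}v_j^{-1}R\subseteq t_{0j}v(i)^{-1}R\qquad(i\in I^j).$$
Put $c'_j=c_j+\sum_{i\in I^j}\sigma_{t_{0j},i}\bar f_i$, a finite sum, so $\bar\pi(c'_j)=n_j$. Put $\rho^{(j)}_{t,i}=\sigma_{t,i}-\sigma_{t_{0j},i}$ for $i\in I^j$ and $\rho^{(j)}_{t,i}=0$ otherwise. Let $tR\supseteq t_{0j}R$. Then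
$$tc_j+\kappa(t)-tc'_j-\sum_it\rho^{(j)}_{t,i}\bar f_i=\sum_{i\notin I^j}t\sigma_{t,i}\bar f_i\in\bar F,$$
and for $i\in I^j$ we have $\rho^{(j)}_{t,i}\in t_{0j}^{-1}R$, so $t\rho^{(j)}_{t,i}\in t\,t_{0j}^{-1}R\subseteq t_{0j}^{-1}J'_j\subseteq v(i)^{-1}R$. This proves (8).

**Step 2: a good approximating sequence.** We choose the $x_\xi$ so that their differences are either free of $n_j$ or involve $n_j$ only with coefficients to which (8) applies.

For $0\neq a\in J_0$ choose $n_a=\sum_jt_{a,j}n_j\in QN'$ with $a(y+n_a)\in\bar M$. For any such choices, if $aR\subseteq bR$, then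
$$a(n_a-n_b)=a(y+n_a)-\tfrac ab\,b(y+n_b)\in\bar M\cap QN'=N',\qquad\text{so } a(t_{a,j}-t_{b,j})\in J'_j\text{ for all }j.$$

*Removable indices.* Call $j$ *removable* if $J_0\subseteq\alpha_jE(J'_j)$ for some $0\ne\alpha_j\in J_0$; fix such $\alpha_j$ and put $\theta_j=t_{\alpha_j,j}$. Let $a\in J_0$ with $aR\supseteq\alpha_jR$. Then $a=\alpha_je$ with $e\in E(J'_j)$ and $e^{-1}\in R$, so $eJ'_j=J'_j$. Multiplying $\alpha_j(\theta_j-t_{a,j})\in J'_j$ by $e$ gives $a(\theta_j-t_{a,j})\in J'_j$. Hence, for all $a\in J_0$ with $aR\supseteq\alpha_jR$ for every removable $j$, we may replace $t_{a,j}$ by the constant $\theta_j$ for every removable $j$: this changes $a(y+n_a)$ by an element of $N'$. We do so.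

*Non-removable indices.* Let $j$ be not removable and $0\ne a\in J_0$. Pick $\beta=\beta(a,j)\in J_0\setminus aE(J'_j)$. As $R\subseteq E(J'_j)$, we have $\beta\notin aR$, so $aR\subseteq\beta R$; and $\beta/a\notin E(J'_j)$. By (F2) with $v=a/\beta\in R$, $(a/\beta)J'_j\ne J'_j$. Choose $t\in J'_j\setminus(a/\beta)J'_j$. If $tR\not\supseteq t_{0j}R$, then $t\in t_{0j}R$, so $t_{0j}\notin(a/\beta)J'_j$ either, and we replace $t$ by $t_{0j}$. So we may assume $tR\supseteq t_{0j}R$. By (1), $(a/\beta)J'_j\subseteq tR$. For $b,b'\in J_0$ with $\beta R\subseteq bR\subseteq b'R$ we get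
$$a(t_{b,j}-t_{b',j})=\tfrac ab\,b(t_{b,j}-t_{b',j})\in\tfrac abJ'_j\subseteq\tfrac a\beta J'_j\subseteq tR .$$
Denote this $t$ by $t(a,j)$. The meaning is: by going from $a$ ahead to $\beta$, we make the coefficients small enough.

*The starting point $a_*$.* If some $v\in\mathcal V$ has $v^{-1}\notin E(J_0)$, let $v_*$ be the one with $v_*^{-1}R$ least and pick $a_*\in J_0\setminus v_*J_0$; then $J_0\subseteq a_*v_*^{-1}R$ by (F2). Otherwise let $0\ne a_*\in J_0$ be arbitrary.

*The sequence.* Let $\lambda$ be the cofinality of the chain of cyclic submodules of $J_0$; it is an infinite regular cardinal since $J_0$ is not cyclic. Choose $J_0=\bigcup_{\xi<\lambda}a_\xi R$, increasing, with $a_0R\supseteq a_*R$ and $a_0R\supseteq\alpha_jR$ for all removable $j$. Recursively choose $b_\xi\in J_0$ such that $b_\xi R$ contains $a_\xi R$, all $\beta(a_\xi,j)R$ ($j$ not removable) and all $b_\eta R$ $(\eta<\xi)$. This is possible because fewer than $\lambda$ cyclic submodules are not cofinal. Put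
$$x_\xi=y+n_{b_\xi},\qquad t_{\xi,j}=t(a_\xi,j)\ \ (j\text{ not removable}).$$
Then $a_\xi x_\xi=(a_\xi/b_\xi)\,b_\xi x_\xi\in\bar M$. For $\xi<\eta$ put $d_j=a_\xi(t_{b_\xi,j}-t_{b_\eta,j})$, which depends on $\xi,\eta$. We have shown
$$a_\xi(x_\xi-x_\eta)=\sum_jd_jn_j,\qquad d_j=0\ (j\text{ removable}),\qquad d_j\in t_{\xi,j}R\ (j\text{ not removable}).\tag{9}$$

**Step 3: lifting with $s$.** We turn the $x_\xi$ into coherent elements of $Q\bar C$. Let $z_\xi\in\bar C$ with $s(a_\xi x_\xi)=z_\xi+\bar F$, and $w_\xi=a_\xi^{-1}z_\xi$. So $\bar\pi(w_\xi)=x_\xi$ and $a_\xi w_\xi\in\bar C$. For $\xi<\eta$, (9) gives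
$$s(a_\xi x_\xi)-\tfrac{a_\xi}{a_\eta}s(a_\eta x_\eta)=s\bigl(a_\xi(x_\xi-x_\eta)\bigr)=\sum_{j\text{ not rem.}}\tfrac{d_j}{t_{\xi,j}}\,s(t_{\xi,j}n_j),\qquad\tfrac{d_j}{t_{\xi,j}}\in R .$$
Since $t_{\xi,j}R\supseteq t_{0j}R$, (8) applies to each $s(t_{\xi,j}n_j)$, and
$$a_\xi(w_\xi-w_\eta)\in\sum_jd_jc'_j+\sum_iR_{\xi,i}\bar f_i,\qquad R_{\xi,i}:=R+\sum_{j\text{ not rem.}}R\,t_{\xi,j}\rho^{(j)}_{t_{\xi,j},i}\subseteq v(i)^{-1}R.\tag{10}$$
For fixed $\xi$, $R_{\xi,i}=R$ for almost all $i$. (If $m=0$, there are no $c'_j$ and $R_{\xi,i}=R$ for all $i$.)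

The $c'_j$ and the $\bar f_i$ $(i\in I_0\setminus X)$ together are $Q$-independent: $\bar\pi$ sends $c'_j$ to $n_j$ and $\bar f_i$ to $0$, the $n_j$ are independent, and so are the $\bar f_i$. Using (10) for the pair $0<\xi$ we get unique finite expansions
$$w_\xi=w_0+\sum_j\tau_{\xi,j}c'_j+\sum_{i\in I_0\setminus X}s_{\xi,i}\bar f_i,\qquad s_{0,i}=0,\qquad s_{\xi,i}-s_{\eta,i}\in a_\xi^{-1}R_{\xi,i}\ (\xi<\eta).\tag{11}$$
The last relation is (10) for $\xi<\eta$ read off at $\bar f_i$.

**Step 4: all but finitely many coordinates can be dropped.** Let $S\subseteq I\setminus X$ be the finite set consisting of $\operatorname{supp}w_0$, all $\operatorname{supp}c'_j$, and all $i\in I_0\setminus X$ with $R_{0,i}\neq R$. For $i\in I_0\setminus(X\cup S)$ the $i$-coordinate of $w_\xi$ is $s_{\xi,i}r_i$. Since $a_\xi w_\xi\in\bar C$, we have $a_\xi s_{\xi,i}r_i\in J_i$, so by (3)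
$$s_{\xi,i}\in a_\xi^{-1}r_i^{-1}J_i\subseteq a_\xi^{-1}v(i)^{-2}R .\tag{12}$$

*Claim.* $a_\xi s_{\xi,i}\bar f_i\in\bar C$ for all $\xi<\lambda$ and all $i\in I_0\setminus(X\cup S)$.

*Case $v(i)^{-1}\in E(J_0)$.* We show $s_{\xi,i}\in a_\xi^{-1}R_{\xi,i}$. Otherwise, by (11), for all $\eta>\xi$ we have $s_{\eta,i}\notin a_\xi^{-1}R_{\xi,i}\supseteq a_\xi^{-1}R$. So (1) and (12) give $a_\xi^{-1}\in s_{\eta,i}R\subseteq a_\eta^{-1}v(i)^{-2}R$, i.e. $a_\eta\in a_\xi v(i)^{-2}R$. Since the $a_\eta R$ $(\eta>\xi)$ have union $J_0$, this gives $J_0\subseteq a_\xi v(i)^{-2}R$ with $v(i)^{-2}\in E(J_0)$, contradicting (F1). Hence $a_\xi s_{\xi,i}\bar f_i\in R_{\xi,i}\bar f_i\subseteq v(i)^{-1}R\bar f_i\subseteq\bar K$ by (10) and (7).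

*Case $v(i)^{-1}\notin E(J_0)$.* Then $v_*$ exists and $v_*^{-1}R\subseteq v(i)^{-1}R$. As $s_{0,i}=0$ and $R_{0,i}=R$ (because $i\notin S$), (11) for the pair $0<\xi$ gives $s_{\xi,i}\in a_0^{-1}R$, which also holds for $\xi=0$. So
$$a_\xi s_{\xi,i}\in a_0^{-1}J_0\subseteq a_0^{-1}a_*v_*^{-1}R\subseteq v_*^{-1}R\subseteq v(i)^{-1}R,$$
where $a_*\in a_0R$ was used, and (7) gives $a_\xi s_{\xi,i}\bar f_i\in\bar K$. The claim is proved.

**Step 5: choosing $w^*$.** By the claim,
$$w'_\xi:=w_\xi-\sum_{i\in I_0\setminus(X\cup S)}s_{\xi,i}\bar f_i\quad\text{satisfies}\quad a_\xi w'_\xi\in\bar C .$$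
By (11), $w'_\xi\in w_0+G$, where $G$ is the span of the $c'_j$ and of the $\bar f_i$ with $i\in S\cap I_0$. This $G$ is finite-dimensional and does not depend on $\xi$. By Lemma 2, applied to $\bar C$, there is $w^*\in w_0+G$ with $\chi_{\bar C}(w^*)\supseteq\chi_{\bar C}(w'_\xi)\ni a_\xi$ for all $\xi<\lambda$, so $\chi_{\bar C}(w^*)\supseteq J_0$. Finally $\bar\pi(w^*)\in x_0+QN'=y+QN'$. ∎

## 7. Pure submodules of countable rank in $M/M_X$

**Corollary 5.** Let $X$ be closed with $M_X$ pure in $M$.

(i) For every $0\neq y\in Q\bar M$ there is $w\in Q\bar C$ with $\bar\pi(w)=y$ and $\chi_{\bar C}(w)\supseteq\chi_{\bar M}(y)$. Hence every map $J\to\bar M$ $(0\neq J\subseteq Q)$ lifts along $M\to\bar M$ to a map $J\to M$.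

(ii) Every pure submodule of $\bar M$ of countable rank is c.d.

*Proof.* (i) The first statement is Proposition 4 with $m=0$. A nonzero map $J\to\bar M$ has the form $q\mapsto qy$ with $0\ne y\in Q\bar M$ and $J\subseteq\chi_{\bar M}(y)$. With $w$ as above, $q\mapsto qw$ maps $J$ into $\bar C$, which we regard as a summand of $C$, and $q\mapsto\pi(qw)$ is the desired lift. The zero map lifts to zero.

(ii) *Adding one to the rank.* Let $N'\subset N$ be pure in $\bar M$ of finite ranks $m$ and $m+1$, with $N'$ c.d. Take $y\in QN\setminus QN'$, let $J_0$ and $w^*$ be as in Proposition 4, and put $y^*=\bar\pi(w^*)\in y+QN'$. For $q\in J_0$ we have $qw^*\in\bar C$, so $J_0y^*\subseteq\bar M\cap QN=N$. Conversely let $x\in N$; write $x=n+qy^*$ with $n\in QN'$ and $q\in Q$. Then $qy\in\bar M+QN'$, so $q\in J_0$. Hence $qy^*\in N$, and $n=x-qy^*\in N\cap QN'=N'$. Since $y^*\notin QN'$, we have shown $N=N'\oplus J_0y^*$.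

*Countable rank.* A pure submodule of countable rank is the union of a finite or countable chain $0=N_0\subset N_1\subset\cdots$ of pure submodules with $\operatorname{rank}N_k=k$. By the first part, inductively, each $N_k$ is c.d. and $N_{k+1}=N_k\oplus(\text{rank one})$. So the union is the direct sum of these rank-one modules. ∎

## 8. A continuous chain of pure submodules $M_{X_\nu}$

We now prove (3)⇒(1) of Theorem 1. We construct a continuous increasing chain of closed sets $X_\nu$ with $X_0=\emptyset$ and union $I$ such that every $M_{X_\nu}$ is pure in $M$ and $M_{X_{\nu+1}}=M_{X_\nu}\oplus B_\nu$ with $B_\nu$ c.d. Then $M=\pi(C)=M_I=\bigoplus_\nu B_\nu$ is c.d.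

**Limit step.** Unions of closed sets are closed, and $M_{\bigcup X_\nu}=\bigcup M_{X_\nu}$ is pure, as the union of a chain of pure submodules.

**Successor step: making $M_{X_{\nu+1}}$ pure.** The image of a closed set need not be pure, so we alternate between pure hulls and closed sets. Let $X=X_\nu\ne I$ and $i\in I\setminus X$, and put $\bar M=M/M_X$ with $\bar C,\bar\pi$ as in Section 5. Let $X^1\supseteq X\cup\{i\}$ be closed with $X^1\setminus X$ countable. Suppose $X^k\supseteq X$ is closed with $X^k\setminus X$ countable. Let $N^k$ be the pure hull of $M_{X^k}$ in $M$. Then $N^k/M_X$ is the pure hull of $M_{X^k}/M_X$ in $\bar M$, and it has countable rank because the $Q$-span of $M_{X^k}/M_X$ is spanned by the images of the $e_l$, $l\in X^k\setminus X$.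

By Corollary 5(ii), $N^k/M_X=\bigoplus_lJ^{(l)}y_l$ with countably many terms. By Corollary 5(i), choose $z_l\in Q\bar C$ with $\bar\pi(z_l)=y_l$ and $\chi_{\bar C}(z_l)\supseteq J^{(l)}$. Let $X^{k+1}\supseteq X^k\cup\bigcup_l\operatorname{supp}z_l$ be closed with $X^{k+1}\setminus X$ countable. Then $J^{(l)}z_l\subseteq C_{X^{k+1}}$, so
$$M_{X^{k+1}}\supseteq M_X+\sum_l\pi(J^{(l)}z_l)\supseteq N^k\supseteq M_{X^k}.$$
The middle inclusion holds because $M_X+\sum_l\pi(J^{(l)}z_l)$ contains $M_X$ and has image $\sum_lJ^{(l)}y_l=N^k/M_X$ in $\bar M$. Put $X_{\nu+1}=\bigcup_kX^k$. It is closed, it properly contains $X_\nu$, and $M_{X_{\nu+1}}=\bigcup_kM_{X^k}=\bigcup_kN^k$ is pure in $M$.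

**Successor step: splitting.** Since $X_{\nu+1}\setminus X$ is countable and $M_{X_{\nu+1}}$ is pure in $M$, the module $M_{X_{\nu+1}}/M_X$ is pure of countable rank in $\bar M$. By Corollary 5(ii) it is a direct sum of rank-one modules. By Corollary 5(i), the inclusion of each of these summands into $\bar M$ lifts to $M$, and the image of the lift lies in the preimage of $M_{X_{\nu+1}}/M_X$, which is $M_{X_{\nu+1}}$. Together these lifts split $M_{X_{\nu+1}}\to M_{X_{\nu+1}}/M_X$. So $M_{X_{\nu+1}}=M_X\oplus B_\nu$ with $B_\nu\cong M_{X_{\nu+1}}/M_X$ c.d.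

Since every successor step enlarges $X_\nu$ properly, the chain reaches $I$. This proves (3)⇒(1), and with it Theorem 1: every Butler module over a valuation domain, in particular every Butler module of finite balanced-projective dimension, is completely decomposable. $\blacksquare$
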